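\title{Uniform PL-convexity does not imply uniform H-convexity}

\begin{abstract}
Uniform PL-convexity and uniform H-convexity are two measures of complex uniform convexity. The first tests the norm of a complex Banach space on circles $x+e^{i\theta}y$, the second on all functions of the vector-valued Hardy space. The second property implies the first. We show that the converse fails: there is a separable reflexive space, an $\ell_2$-sum of finite-dimensional spaces, that is uniformly PL-convex and not uniformly H-convex. Its modulus of PL-convexity can be taken to be at least $c\,\varepsilon^2\psi(\varepsilon)$ for any prescribed $\psi$ tending to $0$. The $N$-th summand carries an $N$-step analytic martingale that travels a distance $\frac12$ along the unit sphere, while single circles obey an inequality of power type $2$ up to a relative error $O(1/N)$.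
\end{abstract}

\section{Two moduli of complex convexity}\label{sec:intro}

Let $X\neq\{0\}$ be a complex Banach space. The unit circle $\mathbb T$ and the tori $\mathbb T^N$ carry normalized Haar measure, and $\int\cdot\,d\theta$ stands for $\int_0^{2\pi}\cdot\,\frac{d\theta}{2\pi}$, and likewise for $d\varphi$. For $0<p<\infty$ let $L^p(\mathbb T,X)$ be the space of strongly measurable $f:\mathbb T\to X$ with $\|f\|_p=\big(\int\|f(e^{i\theta})\|^p\,d\theta\big)^{1/p}<\infty$, and let the Hardy space $H^p(\mathbb T,X)$ be the closure in $L^p(\mathbb T,X)$ of the analytic polynomials $P(e^{i\theta})=\sum_{k=0}^nx_ke^{ik\theta}$, $x_k\in X$. Put $\hat P(0)=x_0$. Then $\|x_0\|\le\|P\|_p$: if $\xi$ is a functional of norm one with $\xi(x_0)=\|x_0\|$, the function $z\mapsto|\sum_k\xi(x_k)z^k|^p$ is subharmonic, so $\|x_0\|^p\le\int|\xi(P)|^p\,d\theta\le\|P\|_p^p$. Hence $P\mapsto\hat P(0)$ extends continuously to a map $f\mapsto\hat f(0)$ on $H^p(\mathbb T,X)$ with $\|\hat f(0)\|\le\|f\|_p$. We regard $\hat f(0)$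 also as a constant function.

For $\varepsilon>0$ define
\begin{align*}
h_X^p(\varepsilon)&=\inf\Big\{\Big(\int\|x+e^{i\theta}y\|^p\,d\theta\Big)^{1/p}-1:\ \|x\|=1,\ \|y\|\ge\varepsilon\Big\},\\
H_X^p(\varepsilon)&=\inf\big\{\|f\|_p-1:\ f\in H^p(\mathbb T,X),\ \|\hat f(0)\|=1,\ \|f-\hat f(0)\|_p\ge\varepsilon\big\}.
\end{align*}
Both numbers are nonnegative because $\|\hat f(0)\|\le\|f\|_p$. They measure by how much an analytic disc centered on the unit sphere must leave the unit ball, on average over its boundary, if it has size at least $\varepsilon$: $h_X^p$ uses only linear discs, $H_X^p$ uses all of them. The space $X$ is \emph{uniformly PL-convex} if $h_X^p(\varepsilon)>0$ for each $\varepsilon>0$, for some (equivalently, for all) $0<p<\infty$. It is \emph{uniformly H-convex} if $H_X^p(\varepsilon)>0$ for each $\varepsilon>0$, for some (equivalently, for all) $0<p<\infty$. We take the equivalence of ``some'' and ``all'' as given. The proofs below do not use it: we show that $h_X^2$ is positive and that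 $H_X^p$ vanishes for every $p$.

In a Hilbert space $\|f\|_2^2=\|\hat f(0)\|^2+\|f-\hat f(0)\|_2^2$, so $h^2(\varepsilon)=H^2(\varepsilon)=\sqrt{1+\varepsilon^2}-1$. No space does better: taking $y=\varepsilon x$ gives $h_X^2(\varepsilon)\le\sqrt{1+\varepsilon^2}-1\le\varepsilon^2/2$ for every $X$. At the other end, in $\mathbb C^2$ with the maximum norm the circle $(1,e^{i\theta})$ lies on the unit sphere, and both moduli vanish for $\varepsilon\le1$.

Both definitions are also made for complex quasi-normed spaces, and whether the two notions are equivalent has been stated in print as an open question, even for Banach spaces. This is the question of the paper: \emph{is a complex Banach space uniformly PL-convex if and only if it is uniformly H-convex?} The answer is no.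

\begin{theorem}\label{thm:main}
\begin{itemize}
\item[(a)] For every complex Banach space $X$, all $0<p<\infty$ and all $\varepsilon>0$, $h^p_X(\varepsilon)\ge H^p_X(\varepsilon)$. Hence uniform H-convexity implies uniform PL-convexity.
\item[(b)] There is a separable reflexive complex Banach space $X$, an $\ell_2$-sum of finite-dimensional spaces, with $h_X^2(\varepsilon)>0$ for every $\varepsilon>0$, but $H^p_X(\varepsilon)=0$ for every $0<p<\infty$ and every $0<\varepsilon<\frac12$. So $X$ is uniformly PL-convex and not uniformly H-convex.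
\item[(c)] There is an absolute constant $c>0$ such that, for every $\psi:(0,1]\to(0,1]$ with $\psi(\varepsilon)\to0$ as $\varepsilon\to0$, the space in \textup{(b)} can be chosen with $h_X^2(\varepsilon)\ge c\,\varepsilon^2\psi(\varepsilon)$ for $0<\varepsilon\le1$.
\end{itemize}
\end{theorem}

\begin{proof}[Proof of \textup{(a)}]
For $f(e^{i\theta})=x+e^{i\theta}y$ we have $\hat f(0)=x$ and $\|f-\hat f(0)\|_p=\|y\|$. So every pair $(x,y)$ admitted in the definition of $h_X^p(\varepsilon)$ gives a function admitted in the definition of $H_X^p(\varepsilon)$, with the same value $\|f\|_p-1$.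
\end{proof}

\subsection*{Why the converse is plausible, and where it has a gap}
Circles control every single Taylor coefficient. Let $1\le p<\infty$, let $P=\sum_jx_je^{ij\theta}$ be an analytic polynomial with $\|x_0\|=1$, and let $k\ge1$ with $x_k\ne0$. Since $P$ has no negative frequencies,
$$x_0+\tfrac12e^{i\varphi}x_k=\int P(e^{i\theta})\,\big(1+\cos(k\theta-\varphi)\big)\,d\theta .$$
The weight is nonnegative with mean one in each variable. Jensen's inequality in $\theta$ and integration in $\varphi$ give $\int\|x_0+\frac12e^{i\varphi}x_k\|^p\,d\varphi\le\|P\|_p^p$, that is, $\|P\|_p-1\ge h_X^p(\|x_k\|/2)$. In a uniformly PL-convex space, then, a polynomial with $\|P\|_p$ close to $\|\hat P(0)\|=1$ has all its nonconstant coefficients small, and one may guess that $P-\hat P(0)$ is small. A counterexample must move a definite distance by many small contributions.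

The natural way to do so is to compose many small circles. An \emph{analytic martingale} of length $N$ is a sequence of functions of $\omega=(\zeta_1,\dots,\zeta_N)\in\mathbb T^N$ of the form
$$f_0=x,\qquad f_k(\omega)=f_{k-1}(\omega)+\zeta_k\,d_k(\zeta_1,\dots,\zeta_{k-1})\qquad(1\le k\le N),$$
where for us the $d_k$ are bounded Borel functions with values in a finite-dimensional normed space $E$, and $d_1$ is constant. With the past frozen, the $k$-th step is a circle centered at $f_{k-1}$. Lemma~\ref{lem:transfer} below shows that $f_N$ can be imitated by an analytic polynomial on $\mathbb T$, so $H^p$ sees analytic martingales. Suppose now that for some $s>0$ and $\eta\ge0$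
\begin{equation}\label{eq:PL}
(1+\eta)\int\|a+e^{i\varphi}b\|^2\,d\varphi\ \ge\ \|a\|^2+s\|b\|^2\qquad(a,b\in E).
\end{equation}
Applying \eqref{eq:PL} in the variable $\zeta_k$ and integrating over the past gives $(1+\eta)\int\|f_k\|^2\ge\int\|f_{k-1}\|^2+s\int\|d_k\|^2$. Multiply by $(1+\eta)^{k-1}\ge1$ and sum over $k$:
\begin{equation}\label{eq:iterate}
(1+\eta)^N\int_{\mathbb T^N}\|f_N\|^2\ \ge\ \|x\|^2+s\sum_{k=1}^N\int_{\mathbb T^N}\|d_k\|^2 .
\end{equation}
Take $\|x\|=1$ and steps of size about $N^{-1/2}$. If $\eta=0$, then \eqref{eq:iterate} pushes $f_N$ out of the unit ball by a definite amount. If $\eta=C/N$, the factor $(1+\eta)^N$ is close to $e^C$ and can absorb the gain, so $f_N$ may stay in the ball. Yet \eqref{eq:PL} with $\eta=C/N$ is as good as an exact inequality for circles with $\|b\|/\|a\|$ much larger than $N^{-1/2}$. This is the gap that we exploit.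

\subsection*{Plan}
Section~\ref{sec:dual} reduces \eqref{eq:PL} to finding certain ellipses in the dual space. Section~\ref{sec:XN} builds spaces $X_N$ with an analytic martingale that stays in the unit ball and ends at distance at least $\frac12$ from its start. Section~\ref{sec:steer}, the core of the paper, finds the ellipses, which gives \eqref{eq:PL} in $X_N$ with $\eta=18/N$. Sections~\ref{sec:sum} and \ref{sec:H} prove (b) for an $\ell_2$-sum of small perturbations of the $X_N$, and Section~\ref{sec:c} proves (c).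

\section{Circles in a space, ellipses in its dual}\label{sec:dual}

Inequality \eqref{eq:PL} is a lower bound for a norm, and lower bounds are proved by testing against dual elements. To detect $a$ and $b$ in $a+e^{i\varphi}b$ we pair it with $w+se^{-i\varphi}y$, where $w$ norms $a$ and $y$ norms $b$. This curve may be too long. The point is that a term $e^{i\varphi}z$ can be added for free, because it pairs to zero with both $a$ and $e^{i\varphi}b$ after integration.

\begin{lemma}\label{lem:dual}
Let $D$ be a finite-dimensional complex normed space and $E=D^*$ with the dual norm. Let $s>0$, $\eta\ge0$. Suppose that for all $w,y\in D$ there is $z\in D$ with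
$$\|w+s(e^{-i\varphi}y+e^{i\varphi}z)\|^2\le(1+\eta)\big(\|w\|^2+s\|y\|^2\big)\qquad(\varphi\in\mathbb R).$$
Then \eqref{eq:PL} holds in $E$.
\end{lemma}

\begin{proof}
Let $a,b\in E$, not both $0$, and put $\alpha=\|a\|$, $\beta=\|b\|$. The unit ball of $D$ is compact, so the suprema defining $\|a\|$ and $\|b\|$ are attained; after scaling by complex numbers we get $w,y\in D$ with $\|w\|=\alpha$, $\langle a,w\rangle=\alpha^2$, $\|y\|=\beta$, $\langle b,y\rangle=\beta^2$. Let $F(\varphi)=w+s(e^{-i\varphi}y+e^{i\varphi}z)$. The pairing is bilinear. Of the six terms of $\langle a+e^{i\varphi}b,F(\varphi)\rangle$, two are constant, namely $\langle a,w\rangle$ and $s\langle b,y\rangle$, and the others carry the factors $e^{-i\varphi},e^{i\varphi},e^{i\varphi},e^{2i\varphi}$ and have mean zero. Hence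
$$\alpha^2+s\beta^2=\int\langle a+e^{i\varphi}b,F(\varphi)\rangle\,d\varphi\le\sup_\varphi\|F(\varphi)\|\Big(\int\|a+e^{i\varphi}b\|^2\,d\varphi\Big)^{1/2}.$$
Square, insert the hypothesis, and divide by $\alpha^2+s\beta^2>0$.
\end{proof}

The hypothesis asks for an ellipse $e^{-i\varphi}y+e^{i\varphi}z$ with prescribed $y$ that is nearly tangent to the sphere at $w$. Consider $D=\mathbb C$ and $w=y=1$. With $z=0$ we have $|1+se^{-i\varphi}|^2=1+2s+s^2$ at $\varphi=0$, which exceeds $1+s$. With $z=-1$ the ellipse degenerates to the segment $e^{-i\varphi}-e^{i\varphi}=-2i\sin\varphi$, perpendicular to $w$, and $|1-2is\sin\varphi|^2\le1+4s^2$, which equals $1+s$ for $s=\frac14$. For general $w,y\in\mathbb C$ put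
$$\rho(w,y)=-\frac{w}{\bar w}\,\bar y\quad(w\ne0),\qquad\rho(0,y)=0 .$$
Then $z=\rho(w,y)$ satisfies $|z|\le|y|$ and $z\bar w+w\bar y=0$. For $v=e^{-i\varphi}y+e^{i\varphi}z$ we get $\operatorname{Re}v\bar w=\operatorname{Re}e^{i\varphi}(w\bar y+z\bar w)=0$ and $|v|\le2|y|$, so
\begin{equation}\label{eq:scalar}
|w+s(e^{-i\varphi}y+e^{i\varphi}z)|^2\le|w|^2+4s^2|y|^2 .
\end{equation}
This passes at once to norms built from diagonal forms.

\begin{lemma}\label{lem:diag}
Let $J$ be a finite set and let $D=\mathbb C^J$ have a norm of the form $\|u\|^2=\sup_{\omega}\sum_{j\in J}c_{\omega,j}|u_j|^2$ with all $c_{\omega,j}\ge0$. Then $\int\|a+e^{i\varphi}b\|^2\,d\varphi\ge\|a\|^2+\frac14\|b\|^2$ for all $a,b\in D^*$.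
\end{lemma}

\begin{proof}
Put $z_j=\rho(w_j,y_j)$. Multiply \eqref{eq:scalar} for the $j$-th coordinate by $c_{\omega,j}$, sum over $j$ and take the supremum over $\omega$. This gives $\|w+s(e^{-i\varphi}y+e^{i\varphi}z)\|^2\le\|w\|^2+4s^2\|y\|^2$, and $4s^2=s$ for $s=\frac14$. Apply Lemma~\ref{lem:dual} with $\eta=0$.
\end{proof}

For $D=\ell_\infty^n$ the lemma gives $h^2_{\ell_1^n}(\varepsilon)\ge\sqrt{1+\varepsilon^2/4}-1$ for all $n$, although the unit sphere of $\ell_1^n$ contains the segment between two basis vectors. Complex convexity tolerates flat segments; it is the correction $z$ that makes this visible.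

\section{A flat analytic martingale}\label{sec:XN}

Fix $N\ge1$. We want a space with an analytic martingale $x+\frac1N\sum_k\zeta_ke_k$ that does not leave the unit ball. We impose no linear relation: $x$ and the values of the $e_k$ will form a basis. To keep the dimension finite, $e_k$ depends on the past only through a discretization; the multipliers $\zeta_k$ still range over the whole circle.

Split $\mathbb T$ into $N$ half-open arcs of length $2\pi/N$. Let $\Gamma$ be the set of their midpoints and let $\gamma:\mathbb T\to\Gamma$ send $\zeta$ to the midpoint of its arc. Then $|\zeta-\gamma(\zeta)|\le\pi/N$, and $\gamma(\zeta)=\zeta$ for $\zeta\in\Gamma$. Points of $\Gamma^{k}$ are called \emph{histories}. Let $D_N$ be the space of families $u=(u_0,u_1,\dots,u_N)$ with $u_0\in\mathbb C$ and $u_k:\Gamma^{k-1}\to\mathbb C$ (so $u_1\in\mathbb C$). For $\omega=(\zeta_1,\dots,\zeta_N)\in\mathbb T^N$ write $u_k(\omega)=u_k(\gamma(\zeta_1),\dots,\gamma(\zeta_{k-1}))$. Let $X_N=D_N^*$ as a vector space, and define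 $x$, $e_k(\omega)$, $f(\omega)\in X_N$ by
$$\langle x,u\rangle=u_0,\qquad\langle e_k(\omega),u\rangle=u_k(\omega),\qquad f(\omega)=x+\frac1N\sum_{k=1}^N\zeta_ke_k(\omega).$$
Each $e_k$ is a finitely valued Borel function of $(\zeta_1,\dots,\zeta_{k-1})$, so $f$ is the last term of an analytic martingale with $d_k=e_k/N$.

The norm is chosen on $D_N$. For $f(\omega)$ to lie in the unit ball of $X_N$, the norm of $u$ must dominate $|u_0+U|$, where $U=\frac1N\sum_k\zeta_ku_k(\omega)$. In the expansion $|u_0+U|^2=|u_0|^2+2\operatorname{Re}\bar u_0U+|U|^2$ the last term couples different times. We replace it by the larger quantity $\frac4N\sum_k|u_k(\omega)|^2$. The resulting form is a sum over $k$, which will let us build the correction $z$ one step at a time, and the factor $4$ makes the diagonal part dominate the cross term. So put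
$$B_\omega(u,v)=u_0\bar v_0+\frac1N\sum_{k=1}^N\Big[\zeta_ku_k(\omega)\bar v_0+\bar\zeta_ku_0\overline{v_k(\omega)}+4u_k(\omega)\overline{v_k(\omega)}\Big].$$
Conjugation and the exchange of $u$ and $v$ swap the two cross terms, so $B_\omega(v,u)=\overline{B_\omega(u,v)}$. Let
\begin{align*}
M_\omega(u)&=B_\omega(u,u)=|u_0|^2+\frac2N\operatorname{Re}\bar u_0\sum_k\zeta_ku_k(\omega)+\frac4N\sum_k|u_k(\omega)|^2,\\
m_\omega(u)&=|u_0|^2+\frac4N\sum_k|u_k(\omega)|^2,
\end{align*}
$$\|u\|=\sup_{\omega\in\mathbb T^N}M_\omega(u)^{1/2},\qquad\|u\|_{\mathrm d}=\sup_{\omega\in\mathbb T^N}m_\omega(u)^{1/2}.$$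
The subscript stands for ``diagonal''. The dual norms on $X_N$ are denoted by the same symbols $\|\cdot\|$ and $\|\cdot\|_{\mathrm d}$, and $X_N$ without qualification carries $\|\cdot\|$.

\begin{lemma}\label{lem:norms}
For all $u\in D_N$ and $\omega\in\mathbb T^N$,
\begin{equation}\label{eq:Mm}
\tfrac12m_\omega(u)\le M_\omega(u)\le\tfrac32m_\omega(u).
\end{equation}
Both $\|\cdot\|$ and $\|\cdot\|_{\mathrm d}$ are norms on $D_N$. For all $u$, $\omega$ and $1\le k\le N$,
\begin{equation}\label{eq:coord}
|u_0|\le\|u\|,\quad\sum_j|u_j(\omega)|^2\le\frac N2\|u\|^2,\quad|u_k(\omega)|\le\sqrt{\frac N2}\,\|u\|,\quad\sum_j|u_j(\omega)|\le N\|u\|,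
\end{equation}
and the dual norms satisfy
\begin{equation}\label{eq:equiv}
\|a\|\le\sqrt2\,\|a\|_{\mathrm d},\qquad\|a\|_{\mathrm d}\le\sqrt{3/2}\,\|a\|\qquad(a\in X_N).
\end{equation}
\end{lemma}

\begin{proof}
Let $P^2=\frac1N\sum_k|u_k(\omega)|^2$. By the Cauchy--Schwarz inequality the middle term of $M_\omega(u)$ has modulus at most $2|u_0|P\le\frac12|u_0|^2+2P^2=\frac12m_\omega(u)$, which is \eqref{eq:Mm}. So $M_\omega$ and $m_\omega$ are positive semidefinite Hermitian forms, their square roots are seminorms, and so are the two suprema, which are finite because $u$ has finitely many coordinates. Every history occurs for some $\omega$, so $\|u\|_{\mathrm d}=0$ forces $u=0$; by \eqref{eq:Mm}, $\frac12\|u\|_{\mathrm d}^2\le\|u\|^2\le\frac32\|u\|_{\mathrm d}^2$, and $\|\cdot\|$ is a norm too. In particular $\|u\|\le1$ implies $\|u\|_{\mathrm d}\le\sqrt2$, and $\|u\|_{\mathrm d}\le1$ implies $\|u\|\le\sqrt{3/2}$; these give the two inequalities \eqref{eq:equiv}.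

Since $u_k(\omega)$ does not depend on $\zeta_k$, the function $\zeta_ku_k(\omega)$ has mean zero on $\mathbb T^N$. Hence $|u_0|^2\le\int M_\omega(u)\,d\omega\le\|u\|^2$. Next, $\frac4N\sum_j|u_j(\omega)|^2\le m_\omega(u)\le2\|u\|^2$ by \eqref{eq:Mm}. This is the second bound in \eqref{eq:coord}; it contains the third, and Cauchy--Schwarz gives $\sum_j|u_j(\omega)|\le\sqrt N\sqrt{N/2}\,\|u\|\le N\|u\|$.
\end{proof}

\begin{lemma}\label{lem:flat}
We have $\|x\|=\|x\|_{\mathrm d}=1$. For all $\omega$ and $k$,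
$$\|f(\omega)\|\le1,\qquad\|f(\omega)-x\|\ge\frac12,\qquad\frac1{2\sqrt N}\le\Big\|\frac{e_k(\omega)}N\Big\|\le\frac1{\sqrt{2N}} .$$
\end{lemma}

\begin{proof}
We have $|u_0|\le\|u\|$ and $|u_0|\le\|u\|_{\mathrm d}$, with equality for $u=(1,0,\dots,0)$. With $U$ as above, $|U|^2\le\frac1N\sum_k|u_k(\omega)|^2$, so $|\langle f(\omega),u\rangle|^2=|u_0+U|^2\le M_\omega(u)\le\|u\|^2$. Fix $\omega$ and let $u_0=0$ and $u_k$ be the constant function $\bar\zeta_k$. Then $\langle f(\omega)-x,u\rangle=1$ and $M_{\omega'}(u)=4$ for every $\omega'$, so $\|u\|=2$ and $\|f(\omega)-x\|\ge\frac12$. The bound $\|e_k(\omega)\|\le\sqrt{N/2}$ is the third inequality of \eqref{eq:coord}. For the lower bound take $u_k\equiv1$ and all other components $0$: then $\langle e_k(\omega),u\rangle=1$ and $\|u\|=2/\sqrt N$.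
\end{proof}

\section{Steering the first-order term}\label{sec:steer}

We now find the ellipses that Lemma~\ref{lem:dual} asks for in $(D_N,\|\cdot\|)$.

\begin{proposition}\label{prop:key}
For all $w,y\in D_N$ there is $z\in D_N$ such that for all $s>0$ and $\varphi\in\mathbb R$,
$$\|w+s(e^{-i\varphi}y+e^{i\varphi}z)\|^2\le\|w\|^2+86\,sN^{-1/2}\|w\|\|y\|+108\,s^2\|y\|^2 .$$
\end{proposition}

\subsection*{The first-order term}
For $v=e^{-i\varphi}y+e^{i\varphi}z$ we have $M_\omega(w+sv)=M_\omega(w)+2s\operatorname{Re}B_\omega(v,w)+s^2M_\omega(v)$. Since $B_\omega$ is Hermitian, $\operatorname{Re}e^{-i\varphi}B_\omega(y,w)=\operatorname{Re}e^{i\varphi}B_\omega(w,y)$, and therefore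
\begin{equation}\label{eq:expand}
M_\omega(w+sv)=M_\omega(w)+2s\operatorname{Re}(e^{i\varphi}Q_\omega)+s^2M_\omega(v),\qquad Q_\omega=B_\omega(z,w)+B_\omega(w,y).
\end{equation}
Written out, with $w_k,y_k,z_k$ evaluated at $\omega$,
$$Q_\omega=(z_0\bar w_0+w_0\bar y_0)+\frac1N\sum_{k=1}^N\Delta_k(\zeta_k),\qquad\Delta_k(\zeta)=L_k(\zeta)+4S_k,$$
$$L_k(\zeta)=\zeta(\bar w_0z_k+\bar y_0w_k)+\bar\zeta(z_0\bar w_k+w_0\bar y_k),\qquad S_k=z_k\bar w_k+w_k\bar y_k .$$
We must make $|Q_\omega|$ small for \emph{every} $\omega$ with a $z$ no larger than a multiple of $y$. This is a game: at time $k$ we know the history and choose $z_k$, and then an adversary chooses $\zeta_k$.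

\subsection*{The model case}
Let $w=(1,0,\dots,0)$, $y_0=0$ and $y_k\equiv1$ for $k\ge1$, so that $\|w\|=1$, $\|y\|=2$, and
$$Q_\omega=z_0+\frac1N\sum_k\big(\zeta_kz_k+\bar\zeta_k\big).$$
Here $M_\omega(w)=1$ for all $\omega$, so by \eqref{eq:expand} $\sup_\varphi\|w+sv\|^2\ge1+2s\sup_\omega|Q_\omega|$: smallness of $Q_\omega$ is necessary for the proposition.

A correction that ignores the past fails. Let the $z_k$ be constants and let $\sigma\in\mathbb T$. Since $\operatorname{Re}\bar\sigma(\zeta z_k+\bar\zeta)=\operatorname{Re}\zeta(\bar\sigma z_k+\sigma)$, the adversary can reach $\operatorname{Re}\bar\sigma Q_\omega=\operatorname{Re}\bar\sigma z_0+\frac1N\sum_k|z_k+\sigma^2|$. Average over $\sigma$: the first term has mean $0$, and $|z_k+\sigma^2|=|1+\bar\sigma^2z_k|$ has mean at least $1$. So $\sup_\omega|Q_\omega|\ge1$ for every $N$.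

The same computation shows what to do. For one direction $\sigma$ the adversary can be stopped completely, by $z_k=-\sigma^2$:
$$\zeta z_k+\bar\zeta=\sigma\big(\overline{\sigma\zeta}-\sigma\zeta\big)=-2i\sigma\operatorname{Im}(\sigma\zeta)$$
is perpendicular to $\sigma$ for every $\zeta$. Take $z_0=0$ and let $\sigma$ be the direction of the partial sum $Q_{k-1}$ accumulated so far. For $\omega\in\Gamma^N$ this sum is a function of the history, so the choice is legitimate, and Pythagoras gives $|Q_k|^2\le|Q_{k-1}|^2+4/N^2$. After $N$ steps $|Q_N|\le2N^{-1/2}$. Replacing $\gamma(\zeta_k)$ by $\zeta_k$ changes each term $\zeta_kz_k+\bar\zeta_k$ by at most $2\pi/N$, hence $Q_\omega$ by at most $2\pi/N$.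

In general the coefficient of $z_k$ in $L_k$ is $\bar w_0$, and making the increment perpendicular costs a $z_k$ of size $|w_k/w_0|\,|y_0|$. This is acceptable when $|w_k|\le|w_0|$ (Case A). When $|w_k|>|w_0|$ it is not; if $w_0=0$ and $z_0=0$, then $L_k(\zeta)=\zeta\bar y_0w_k$ does not involve $z_k$ at all. But then the diagonal term $4z_k\bar w_k$ is the strong one, and we use it to pull the partial sum toward $0$ faster than $L_k$ can push it out (Case B).

\begin{proof}[Proof of Proposition~\ref{prop:key}]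
Put $T=\|w\|\|y\|$. We construct $z$ with
\begin{equation}\label{eq:goal}
|Q_\omega|\le43N^{-1/2}T\ \ (\omega\in\mathbb T^N),\qquad|z_0|\le|y_0|,\qquad|z_k|\le2(|y_k|+|y_0|)\ \ (k\ge1),
\end{equation}
the last bound holding at every history.

\medskip\noindent\emph{Step 1: \eqref{eq:goal} suffices.}
The size bounds give $|v_0|\le2|y_0|$ and $|v_k|^2\le(3|y_k|+2|y_0|)^2\le18|y_k|^2+8|y_0|^2$. Hence
$$m_\omega(v)\le(4+32)|y_0|^2+18\cdot\frac4N\sum_k|y_k|^2\le36\,m_\omega(y)\le72\|y\|^2,$$
and $M_\omega(v)\le108\|y\|^2$, both by \eqref{eq:Mm}. Insert this and the bound on $Q_\omega$ in \eqref{eq:expand} and take the supremum over $\omega$.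

\medskip\noindent\emph{Step 2: the construction.}
Put $z_0=\rho(w_0,y_0)$. Then $|z_0|\le|y_0|$ and $Q_0:=z_0\bar w_0+w_0\bar y_0=0$. Define $z_k$ on $\Gamma^{k-1}$ and $Q_k$ on $\Gamma^k$ recursively. Given a history $(\gamma_1,\dots,\gamma_{k-1})$, evaluate $Q_{k-1},w_k,y_k$ at it, let $q=|Q_{k-1}|$, and let $\sigma=Q_{k-1}/q$ if $q\ne0$ and $\sigma=1$ otherwise, so that $Q_{k-1}=\sigma q$.
\begin{itemize}
\item[A.] If $|w_k|\le|w_0|$, put $z_k=-\sigma^2y_k-\dfrac{w_k}{\bar w_0}\,(\bar y_0+\sigma^2\bar z_0)$, the last term being read as $0$ if $w_0=0$.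
\item[B.] If $|w_k|>|w_0|$, put $z_k=\rho(w_k,y_k)-\lambda\sigma\dfrac{w_k}{|w_k|}$, where $\lambda=\min\Big(\lambda^*,\dfrac{Nq}{4|w_k|}\Big)$ and $\lambda^*=\frac23(|y_k|+|y_0|)$.
\end{itemize}
Then set $Q_k(\gamma_1,\dots,\gamma_k)=Q_{k-1}+\frac1N\Delta_k(\gamma_k)$. Each $z_k$ depends only on $(\gamma_1,\dots,\gamma_{k-1})$, so $z\in D_N$. In Case A, $|z_k|\le|y_k|+2|y_0|$; in Case B, $|z_k|\le|y_k|+\lambda^*=\frac53|y_k|+\frac23|y_0|$. The size bounds in \eqref{eq:goal} hold. Since $|z_0|\le|y_0|$, the two coefficients of $L_k$ have moduli with sum at most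
$$\ell_k=|w_0|(|z_k|+|y_k|)+2|y_0||w_k|,$$
so that for $\zeta,\zeta'\in\mathbb T$
\begin{equation}\label{eq:L}
|L_k(\zeta)|\le\ell_k,\qquad|\Delta_k(\zeta)-\Delta_k(\zeta')|\le|\zeta-\zeta'|\,\ell_k .
\end{equation}
The bounds \eqref{eq:coord} apply along any history, because a history extends to a point of $\Gamma^N\subset\mathbb T^N$ and $\gamma$ fixes $\Gamma$.

\medskip\noindent\emph{Step 3: in Case A the increment is perpendicular to $Q_{k-1}$.}
We claim that $\operatorname{Re}\bar\sigma\Delta_k(\zeta)=0$ for all $\zeta\in\mathbb T$. If $w_0=0$, then $w_k=0$ and $z_0=0$, and every term of $\Delta_k$ vanishes. Let $w_0\ne0$. Conjugating the $\bar\zeta$-term inside the real part, we get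
$$\operatorname{Re}\bar\sigma\Delta_k(\zeta)=\operatorname{Re}(\zeta\kappa)+4\operatorname{Re}\bar\sigma S_k,$$
$$\kappa=\bar\sigma(\bar w_0z_k+\bar y_0w_k)+\sigma(\bar z_0w_k+\bar w_0y_k)=\bar\sigma\big[\bar w_0(z_k+\sigma^2y_k)+w_k(\bar y_0+\sigma^2\bar z_0)\big].$$
The claim thus consists of the complex equation $\kappa=0$ and the real equation $\operatorname{Re}\bar\sigma S_k=0$. The first determines $z_k$, and its solution is the formula of Case A. No freedom is left for the second, which holds thanks to the choice of $z_0$. Indeed,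
$$\bar\sigma S_k=\big(\overline{\sigma y_k\bar w_k}-\sigma y_k\bar w_k\big)-|w_k|^2\Big(\frac{\bar\sigma\bar y_0}{\bar w_0}+\frac{\sigma\bar z_0}{\bar w_0}\Big),$$
and $\bar z_0/\bar w_0=-y_0/w_0$, so the last bracket equals $\overline{\sigma y_0/w_0}-\sigma y_0/w_0$. Both brackets are purely imaginary, and the claim follows. As $Q_{k-1}=\sigma q$,
$$|Q_k|^2=|Q_{k-1}|^2+N^{-2}|\Delta_k(\gamma_k)|^2 .$$
Since $|w_k|\le|w_0|\le\|w\|$ and $|z_k|+|y_k|\le2|y_k|+2|y_0|$, we have $\ell_k\le\|w\|(2|y_k|+4|y_0|)$ and $4|S_k|\le\|w\|(8|y_k|+8|y_0|)$. Hence $|\Delta_k|\le\|w\|(10|y_k|+12|y_0|)$ and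
\begin{equation}\label{eq:DeltaA}
|\Delta_k(\gamma_k)|^2\le\|w\|^2\big(200|y_k|^2+288|y_0|^2\big).
\end{equation}

\medskip\noindent\emph{Step 4: in Case B, $|Q_k|\le\max\big(|Q_{k-1}|,\,4N^{-1/2}T\big)$.}
The term $\rho(w_k,y_k)$ cancels $w_k\bar y_k$ in $S_k$, so $S_k=-\lambda\sigma|w_k|$ and
$$Q_k=\sigma\Big(q-\frac{4\lambda|w_k|}N\Big)+\frac{L_k(\gamma_k)}N,\qquad\ell_k\le|w_0|(2|y_k|+\lambda^*)+2|y_0||w_k| .$$
The cap $\lambda\le Nq/(4|w_k|)$ keeps the bracket nonnegative: we never pull past the origin.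

Suppose $\lambda=\lambda^*$. Since $|w_0|\le|w_k|$ and $2(|y_k|+|y_0|)=3\lambda^*$, we get $\ell_k\le|w_k|(3\lambda^*+\lambda^*)=4\lambda^*|w_k|$; the value of $\lambda^*$ is chosen to give this balance between pull and push. By \eqref{eq:L}, $|Q_k|\le q-\frac{4\lambda^*|w_k|}N+\frac{\ell_k}N\le q$.

Suppose $\lambda=Nq/(4|w_k|)$. Then $Q_k=L_k(\gamma_k)/N$, and \eqref{eq:coord} gives
$$\ell_k\le\|w\|\Big(\frac83|y_k|+\frac23|y_0|\Big)+2|y_0||w_k|\le\Big(\frac8{3\sqrt2}+\frac23+\sqrt2\Big)\sqrt N\,T\le4\sqrt N\,T,$$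
the constant being less than $1.89+0.67+1.42$. So $|Q_k|\le4N^{-1/2}T$.

\medskip\noindent\emph{Step 5: the final sum.}
Fix a history in $\Gamma^N$ and let $A$ be the set of times at which Case A occurs. We show by induction that
$$|Q_k|^2\le\frac{16T^2}N+\frac1{N^2}\sum_{j\in A,\ j\le k}|\Delta_j(\gamma_j)|^2 .$$
This holds for $k=0$. In Case A the left side and the bound grow by the same amount. In Case B the bound does not change, and it dominates both $|Q_{k-1}|^2$ and $16T^2/N$. By \eqref{eq:DeltaA} and \eqref{eq:coord}, the sum over $A$ is at most $\|w\|^2\big(200\cdot\frac N2+288N\big)\|y\|^2$. Hence $|Q_N|^2\le(16+100+288)T^2/N$ and $|Q_N|\le20.2\,N^{-1/2}T$.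

\medskip\noindent\emph{Step 6: from $\Gamma^N$ to $\mathbb T^N$.}
For $\omega\in\mathbb T^N$ let $\gamma_k=\gamma(\zeta_k)$. The values $w_k,y_k,z_k$ at $\omega$ are the values at this history, so $Q_\omega-Q_N(\gamma_1,\dots,\gamma_N)=\frac1N\sum_k\big(\Delta_k(\zeta_k)-\Delta_k(\gamma_k)\big)$. The size bounds give $\ell_k\le\|w\|(3|y_k|+2|y_0|)+2\|y\||w_k|$, and \eqref{eq:coord} gives $\sum_k\ell_k\le(3+2+2)NT$. By \eqref{eq:L},
$$|Q_\omega-Q_N(\gamma_1,\dots,\gamma_N)|\le\frac1N\cdot\frac\pi N\cdot7NT\le22N^{-1/2}T .$$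
This is where the mesh $\pi/N$ is used. Since $20.2+22\le43$, \eqref{eq:goal} is proved.
\end{proof}

\section{The space $X$ is uniformly PL-convex}\label{sec:sum}

\begin{proposition}\label{prop:PLN}
For all $a,b\in X_N$,
\begin{align}
\Big(1+\frac{18}N\Big)\int\|a+e^{i\varphi}b\|^2\,d\varphi&\ge\|a\|^2+\frac1{216}\|b\|^2,\label{eq:PLi}\\
\int\|a+e^{i\varphi}b\|_{\mathrm d}^2\,d\varphi&\ge\|a\|_{\mathrm d}^2+\frac14\|b\|_{\mathrm d}^2.\label{eq:PLii}
\end{align}
\end{proposition}

\begin{proof}
Let $s=\frac1{216}$, so that $108s^2=\frac s2$. We have $86N^{-1/2}\|w\|\|y\|\le\frac12\|y\|^2+\frac{3698}N\|w\|^2$, as $86^2/2=3698$. The right side of Proposition~\ref{prop:key} is therefore at most $\big(1+\frac{3698s}N\big)\|w\|^2+s\|y\|^2$, and $3698/216<18$. Lemma~\ref{lem:dual} with $\eta=18/N$ gives \eqref{eq:PLi}. The coordinates of $D_N$ are $u_0$ and the values of the $u_k$ at histories, and each $m_\omega$ is a nonnegative combination of their squared moduli. So \eqref{eq:PLii} is Lemma~\ref{lem:diag}.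
\end{proof}

\begin{remark}\label{rem:sharp}
An error of order $1/N$ cannot be avoided in \eqref{eq:PLi}. If \eqref{eq:PL} holds in $X_N$, then \eqref{eq:iterate} and Lemma~\ref{lem:flat} give $e^{\eta N}\ge(1+\eta)^N\ge1+\frac s4$, so $\eta\ge\frac1N\log(1+\frac s4)$. In fact $X_N$ is not uniformly PL-convex: integrating $f$ over $\zeta_N,\dots,\zeta_2$ shows that the circle $x+\zeta_1e_1/N$ lies in the unit ball, so $h^2_{X_N}(\varepsilon)=0$ for $\varepsilon\le\frac1{2\sqrt N}$.
\end{remark}

So the spaces $X_N$ cannot be summed as they are. We repair small circles by adding a small multiple of the diagonal norm, for which \eqref{eq:PLii} is exact. Let $0<\delta_N\le1$ with $\delta_N\to0$. Let $X_N'$ be $X_N$ with the norm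
$$\|a\|_N=\big(\|a\|^2+\delta_N\|a\|_{\mathrm d}^2\big)^{1/2},\qquad\text{and put}\qquad X=\Big(\bigoplus_{N\ge1}X_N'\Big)_{\ell_2},$$
the space of sequences $a=(a_N)$ with $\|a\|_X^2=\sum_N\|a_N\|_N^2<\infty$. The exponent $2$ makes the squared inequalities of Proposition~\ref{prop:PLN} add up. The space $X$ is separable, and it is reflexive because the dual of an $\ell_2$-sum is the $\ell_2$-sum of the duals and each $X_N'$ is finite-dimensional. By \eqref{eq:equiv} and $\delta_N\le1$,
\begin{equation}\label{eq:N}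
\|b\|_N^2\le\tfrac52\|b\|^2,\qquad\|b\|_N^2\le3\|b\|_{\mathrm d}^2\qquad(b\in X_N).
\end{equation}
For a fixed radius $\varepsilon$, the summands with $N$ much larger than $\varepsilon^{-2}$ are handled by \eqref{eq:PLi}, whose error is then negligible. The finitely many others are handled by \eqref{eq:PLii} and $\delta_N>0$.

\begin{proposition}\label{prop:PL}
For $\varepsilon>0$ let $N_0=\lceil4\cdot10^4\varepsilon^{-2}\rceil$ and $\mu(\varepsilon)=\min_{N\le N_0}\delta_N>0$. If $a,b\in X$, $\|a\|_X=1$ and $\|b\|_X\ge\varepsilon$, then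
$$\int\|a+e^{i\varphi}b\|_X^2\,d\varphi\ge1+\frac{\varepsilon^2\mu(\varepsilon)}{41040}.$$
In particular $h_X^2(\varepsilon)>0$ for all $\varepsilon>0$.
\end{proposition}

\begin{proof}
Let $\alpha_N=\|a_N\|$, $\beta_N=\|b_N\|$ and $I_N=\int\|a_N+e^{i\varphi}b_N\|^2\,d\varphi$, all in the norm of $X_N$, and let
$$G_N=\int\|a_N+e^{i\varphi}b_N\|_N^2\,d\varphi-\|a_N\|_N^2 .$$
By Tonelli's theorem the integral in the proposition is $1+\sum_NG_N$. Since $a_N$ is the mean of $a_N+e^{i\varphi}b_N$, we have $I_N-\alpha_N^2\ge0$. By \eqref{eq:PLi}, also $I_N-\alpha_N^2\ge(1+\frac{18}N)^{-1}\big(\frac{\beta_N^2}{216}-\frac{18\alpha_N^2}N\big)$. With $1+\frac{18}N\le19$, \eqref{eq:PLii} and the notation $t_+=\max(t,0)$,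
$$G_N\ge\frac1{19}\Big(\frac{\beta_N^2}{216}-\frac{18\alpha_N^2}N\Big)_++\frac{\delta_N}4\|b_N\|_{\mathrm d}^2\ \ge0 .$$
As $\sum_N\|b_N\|_N^2\ge\varepsilon^2$, at least half of this amount comes from $N\ge N_0$ or from $N<N_0$.

Suppose $\sum_{N\ge N_0}\|b_N\|_N^2\ge\varepsilon^2/2$. Then $\sum_{N\ge N_0}\beta_N^2\ge\varepsilon^2/5$ by \eqref{eq:N}, and $\sum_N\alpha_N^2\le\|a\|_X^2=1$. Since $\frac{18}{N_0}\le4.5\cdot10^{-4}\varepsilon^2<\frac{\varepsilon^2}{2160}$,
$$\sum_NG_N\ge\frac1{19}\Big(\frac{\varepsilon^2}{1080}-\frac{18}{N_0}\Big)\ge\frac1{19}\cdot\frac{\varepsilon^2}{2160}=\frac{\varepsilon^2}{41040}.$$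

Suppose $\sum_{N<N_0}\|b_N\|_N^2\ge\varepsilon^2/2$. Then \eqref{eq:N} gives $\sum_NG_N\ge\sum_{N<N_0}\frac{\delta_N}{12}\|b_N\|_N^2\ge\frac{\varepsilon^2}{24}\mu(\varepsilon)$.

Since $\mu(\varepsilon)\le1$, both bounds are at least $\varepsilon^2\mu(\varepsilon)/41040$.
\end{proof}

\section{The space $X$ is not uniformly H-convex}\label{sec:H}

The martingale lives on $\mathbb T^N$, while $H^p_X$ is defined by functions on $\mathbb T$. Substituting rapidly growing frequencies $\zeta_k=e^{iR^k\theta}$ does two things: the functions $e^{iR^k\theta}$ become nearly independent, and the frequency of $\zeta_k$ outweighs all frequencies of the past, which makes the result analytic. For the second point the $d_k$ must have bounded degree, so we first approximate them.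

\begin{lemma}\label{lem:transfer}
Let $E$ be a finite-dimensional normed space and $f=x+\sum_{k=1}^N\zeta_kd_k(\zeta_1,\dots,\zeta_{k-1})$ with $x\in E$ and bounded Borel $d_k:\mathbb T^{k-1}\to E$. Let $0<p<\infty$ and $\eta>0$. There is an $E$-valued analytic polynomial $g$ on $\mathbb T$ with $\hat g(0)=x$,
$$\Big|\,\|g\|_p-\Big(\int_{\mathbb T^N}\|f\|^p\Big)^{1/p}\Big|\le\eta,\qquad\Big|\,\|g-x\|_p-\Big(\int_{\mathbb T^N}\|f-x\|^p\Big)^{1/p}\Big|\le\eta .$$
\end{lemma}

\begin{proof}
\emph{Approximation.} Let $r=\max(1,p)$. Trigonometric polynomials are dense in $L^r(\mathbb T^{k-1})$; working coordinatewise in a basis of $E$, approximate each $d_k$ in $L^r(\mathbb T^{k-1};E)$ by an $E$-valued trigonometric polynomial $\tilde d_k$ in $\zeta_1,\dots,\zeta_{k-1}$, and put $\tilde f=x+\sum_k\zeta_k\tilde d_k$. Then $\tilde f-f$ is as small as we wish in $L^r(\mathbb T^N;E)$, and $\int\|\tilde f\|^p$, $\int\|\tilde f-x\|^p$ are as close as we wish to $\int\|f\|^p$, $\int\|f-x\|^p$. For $p\ge1$ this is the triangle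 inequality in $L^p$. For $p<1$ use $\big|\|a\|^p-\|b\|^p\big|\le\|a-b\|^p$ and $\int\|\tilde f-f\|^p\le\big(\int\|\tilde f-f\|\big)^p$.

\emph{Analyticity.} Let $n$ bound the degrees of the $\tilde d_k$ in each variable. For integers $R\ge n+2$ put $g_R(e^{i\theta})=\tilde f(e^{iR\theta},e^{iR^2\theta},\dots,e^{iR^N\theta})$. The frequencies coming from the $k$-th term have the form $R^k+\sum_{1\le j<k}n_jR^j$ with $|n_j|\le n\le R-1$, so they are at least
$$R^k-(R-1)\sum_{1\le j<k}R^j=R^k-(R^k-R)=R>0 .$$
Hence $g_R$ is an analytic polynomial with $\hat g_R(0)=x$.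

\emph{Equidistribution.} For a nonzero $(n_1,\dots,n_N)\in\mathbb Z^N$ the polynomial $\sum_kn_kR^k$ in $R$ has finitely many roots, so $\int e^{i(\sum_kn_kR^k)\theta}\,d\theta=0$ for large $R$. Thus $\int\Phi(e^{iR\theta},\dots,e^{iR^N\theta})\,d\theta\to\int_{\mathbb T^N}\Phi$ as $R\to\infty$ for trigonometric polynomials $\Phi$, and by the Stone--Weierstrass theorem for all continuous $\Phi$. Apply this to $\Phi=\|\tilde f\|^p$ and $\Phi=\|\tilde f-x\|^p$, and take $g=g_R$ with $R$ large.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(b)}]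
The space $X$ of Section~\ref{sec:sum} is separable and reflexive, and $h_X^2>0$ by Proposition~\ref{prop:PL}. Fix $0<p<\infty$, $0<\varepsilon<\frac12$ and $t>0$. Since $\delta_N\to0$, there are $N$ and $\eta>0$ with
$$\big(1+\tfrac32\delta_N\big)^{1/2}+\eta\le1+t,\qquad\frac{\frac12-\eta}{\sqrt{1+\delta_N}}\ge\varepsilon .$$
Let $x$ and $f$ be as in Section~\ref{sec:XN}, regarded in $X_N'$, which sits isometrically in $X$. By Lemma~\ref{lem:flat} and \eqref{eq:equiv}, for all $\omega$,
$$\|x\|_N^2=1+\delta_N,\qquad\|f(\omega)\|_N^2\le1+\tfrac32\delta_N,\qquad\|f(\omega)-x\|_N\ge\tfrac12 .$$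
Lemma~\ref{lem:transfer} with $E=X_N'$ gives an analytic polynomial $g$ with $\hat g(0)=x$, $\|g\|_p\le(1+\frac32\delta_N)^{1/2}+\eta$ and $\|g-x\|_p\ge\frac12-\eta$. Put $G=g/\|x\|_N$. Then $\|\hat G(0)\|_X=1$, $\|G\|_p\le\|g\|_p\le1+t$ because $\|x\|_N\ge1$, and $\|G-\hat G(0)\|_p\ge\varepsilon$. So $0\le H_X^p(\varepsilon)\le t$ for every $t>0$.
\end{proof}

\section{A modulus close to power type 2}\label{sec:c}

By Proposition~\ref{prop:PL}, the modulus of $X$ at $\varepsilon$ loses only the factor $\mu(\varepsilon)$ against power type $2$, and $\mu(\varepsilon)$ involves the $\delta_N$ with $N$ up to order $\varepsilon^{-2}$. This range comes from the rate $1/N$ in \eqref{eq:PLi}. The only constraint on $\delta_N$ from above is that it tend to $0$, and it may do so as slowly as we like.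

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(c)}]
Since $\psi$ need not be monotone, let $\tilde\psi(\varepsilon)=\sup_{0<t\le\varepsilon}\psi(t)$ for $0<\varepsilon\le1$. This function is nondecreasing, has values in $(0,1]$, dominates $\psi$, and tends to $0$ at $0$ because $\psi$ does. Put
$$\delta_N=\tilde\psi\Big(\min\big(1,\sqrt{5\cdot10^4/N}\,\big)\Big).$$
Then $0<\delta_N\le1$ and $\delta_N\to0$, so the resulting $X$ satisfies (b). Let $0<\varepsilon\le1$. Then $N_0\le4\cdot10^4\varepsilon^{-2}+1\le5\cdot10^4\varepsilon^{-2}$, so $\min(1,\sqrt{5\cdot10^4/N})\ge\varepsilon$ for $N\le N_0$, and $\mu(\varepsilon)\ge\tilde\psi(\varepsilon)\ge\psi(\varepsilon)$. By concavity $\sqrt{1+\tau}-1\ge(\sqrt2-1)\tau$ for $0\le\tau\le1$, and Proposition~\ref{prop:PL} gives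
$$h_X^2(\varepsilon)\ge\Big(1+\frac{\varepsilon^2\psi(\varepsilon)}{41040}\Big)^{1/2}-1\ge\frac{\sqrt2-1}{41040}\,\varepsilon^2\psi(\varepsilon).$$
The constant does not depend on $\psi$.
\end{proof}

The hypothesis $\psi(\varepsilon)\to0$ enters only through $\delta_N\to0$, which keeps the martingales flat in the perturbed norms. Whether the exact power type $h_X^2(\varepsilon)\ge c\,\varepsilon^2$ forces uniform H-convexity is not decided here.
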